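# Automatic continuity for the automorphism group of the Poulsen simplex

## A first guess, tested on small simplices

Let $\mathbb P$ be the Poulsen simplex and $\mathrm{Aut}(\mathbb P)$ its group of affine homeomorphisms. Take a homomorphism $\varphi$ from this group into some separable topological group, and assume nothing about $\varphi$ except that it respects products. Must $\varphi$ be continuous? The first guess is *yes*. The simplex $\mathbb P$ has so many symmetries, and looks so much alike everywhere, that one does not see where a wild homomorphism could find room. Let us fix the words and then test the guess where we can compute.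

**Definition (automatic continuity).** A Polish group $\Gamma$ has the *automatic continuity property* if every abstract group homomorphism from $\Gamma$ into a separable topological group is continuous.

**Definition (simplices).** Let $S$ be a compact convex set, placed in a hyperplane not containing $0$ of a locally convex space, so that it is a base of the cone $C=\mathbb R_{\ge 0}S$. It is a *Choquet simplex* if $C-C$, ordered by $C$, is a lattice. The *Poulsen simplex* $\mathbb P$ is the metrizable Choquet simplex with more than one point whose extreme points are dense; it is unique up to affine homeomorphism. For a metrizable compact convex set $S$, the group $\mathrm{Aut}(S)$ of affine homeomorphisms of $S$ onto itself carries the topology of uniform convergence, in which it is Polish.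

No separation axiom is imposed on target groups. The group $\mathrm{Sym}(\mathbb N)$, with $\mathbb N=\{1,2,\dots\}$, and the automorphism groups of countable structures carry the topology of pointwise convergence for the discrete structure. The pointwise stabilizer of $[m]=\{1,\dots,m\}$ in $\mathrm{Sym}(\mathbb N)$ is $S_m$; the $S_m$ form a neighborhood basis of $1$.

*Test 1: finite dimension.* If $S$ is a simplex with finitely many vertices, $\mathrm{Aut}(S)$ is the finite group of permutations of the vertices, with the discrete topology. The guess holds trivially.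

For the next two tests let $X$ be a compact metrizable space and $\mathrm{Prob}(X)$ the simplex of probability measures on it. Its extreme points are the Dirac measures, which form a *closed* set homeomorphic to $X$. Restricting an automorphism to the extreme points gives a homomorphism $r:\mathrm{Aut}(\mathrm{Prob}(X))\to\mathrm{Homeo}(X)$, injective by Krein–Milman. Push-forward $h\mapsto h_*$ is its inverse. Both maps are continuous: for push-forward, $|\int f\circ h\,d\mu-\int f\,d\mu|\le\|f\circ h-f\|$ for all $\mu$ at once; for $r$, because we restrict a uniform condition to a subset.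

*Test 2: a convergent sequence.* Let $X=\mathbb N\cup\{\infty\}$ with $n\to\infty$, metrized by $|1/n-1/n'|$, $1/\infty=0$. A homeomorphism fixes $\infty$ and permutes the isolated points, and every permutation occurs. An element of $S_m$ moves each point by less than $1/m$, while a homeomorphism uniformly close enough to the identity fixes $1,\dots,m$. So $\mathrm{Aut}(\mathrm{Prob}(X))\cong\mathrm{Sym}(\mathbb N)$ topologically. We shall recall below that $\mathrm{Sym}(\mathbb N)$ has the automatic continuity property. The guess survives.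

*Test 3: a sequence of stars.* In the plane let $X_n$ $(n\ge1)$ be a star with $n+2$ arms, the $X_n$ pairwise disjoint and shrinking to a point $\infty$ outside all of them, and $X=\{\infty\}\cup\bigcup_nX_n$. The components of $X$ are $\{\infty\}$ and the $X_n$. They are pairwise non-homeomorphic, since the largest number of pieces left by removing one point of $X_n$ is $n+2$. So every homeomorphism $h$ of $X$ preserves each $X_n$, fixes its center and permutes its arms; let $\epsilon_n(h)\in\mathbb Z/2$ be the sign of that permutation. Let $\lambda:(\mathbb Z/2)^{\mathbb N}\to\mathbb Z/2$ be the limit along a nonprincipal ultrafilter. Then $h\mapsto\lambda((\epsilon_n(h))_n)$ is a homomorphism into $\mathbb Z/2$. It is discontinuous: let $h_m$ be the identity on $X_1,\dots,X_m$ and swap two arms of each $X_n$, $n>m$. Then $h_m\to1$ uniformly, yet each $h_m$ has image $1\in\mathbb Z/2$. Composing with $r$ we get a discontinuous homomorphism from $\mathrm{Aut}(\mathrm{Prob}(X))$ into a group with two elements.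

So "simplex" alone decides nothing, and a proof for $\mathbb P$ must use the position of the extreme points. Once it does, the guess is right, in a strong form.

**Theorem A.** There is a continuous homomorphism $T:\mathrm{Sym}(\mathbb N)\to\mathrm{Aut}(\mathbb P)$ such that a homomorphism $\varphi$ from $\mathrm{Aut}(\mathbb P)$ into an arbitrary topological group $K$ is continuous if and only if $\varphi\circ T$ is continuous.

**Theorem B.** Every homomorphism from $\mathrm{Aut}(\mathbb P)$ into a separable topological group is continuous. That is, $\mathrm{Aut}(\mathbb P)$ has the automatic continuity property.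

**Deduction of B from A.** A Polish group has *ample generics* if for every $n$ its action on its own $n$-th power by simultaneous conjugation has a comeager orbit. We quote that $\mathrm{Sym}(\mathbb N)$ has ample generics and that every homomorphism from a Polish group with ample generics into a separable topological group is continuous (Kechris–Rosendal, *Turbulence, amalgamation, and generic automorphisms of homogeneous structures*, Proc. LMS 94 (2007), Thm 6.24). Let $\varphi:\mathrm{Aut}(\mathbb P)\to K$ with $K$ separable. If $K$ is not Hausdorff, apply the quoted theorem to $K/\overline{\{1\}}$. This suffices, because every open $U\subset K$ is a union of cosets of $\overline{\{1\}}$: if $x\in U$ and $y\in x\overline{\{1\}}=\overline{\{x\}}$, then $x^{-1}y\in\overline{\{1\}}$, which is a subgroup, so $x\in\overline{\{y\}}$, and the neighborhood $U$ of $x$ contains $y$. So $\varphi\circ T$ is continuous, and Theorem A applies. $\square$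

The rest of these notes proves Theorem A. From now on $G=\mathrm{Aut}(\mathbb P)$.

## Products of conjugates and a category lemma

Suppose $\varphi\circ T$ is continuous, let $V$ be a neighborhood of $1_K$, and put $\mathcal A=\varphi^{-1}(V)$. For each $v\in G$ the map $\pi\mapsto\varphi(v)^{-1}\varphi(T(\pi))\varphi(v)$ is continuous. So $v^{-1}T(S_m)v\subset\mathcal A$ for some $m$, *depending on $v$*. It would be enough to multiply a few such conjugates and fill a neighborhood of $1$.

The sensible first approach makes $m$ uniform by Baire category. The sets $B_m=\{v:v^{-1}T(S_m)v\subset\mathcal A\}$ cover $G$, so some $B=B_m$ is nonmeager. Now one would like to say that $B$ is comeager in some open set $O$ and to take generic $v_1,\dots,v_k\in O$. Here the argument stops: $\varphi$ is an arbitrary homomorphism, nothing gives $B$ the Baire property, and a nonmeager set can miss a nonmeager part of every open set (a Bernstein set does). We may only use those $v_i$ that happen to lie in $B$, and for such $v_i$ we know nothing about how many products $b_k\cdots b_1$,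 $b_i\in v_i^{-1}T(S_m)v_i$, there are.

The way past this point is to *keep the $v_i$ in the record*. Consider all tuples $(v_1,\dots,v_k,b_k\cdots b_1)$ with $v_i$ in an open set. This set does not mention $B$; it is analytic, so it has the Baire property. If it is nonmeager, Kuratowski–Ulam lets us choose the $v_i$ one at a time inside $B$, because a nonmeager set meets every comeager set.

The setting for this section: $\Gamma$ is a Polish group; $\Lambda$ is a Polish group with a neighborhood basis of $1$ consisting of open subgroups $\Lambda_1\ge\Lambda_2\ge\cdots$; $T:\Lambda\to\Gamma$ is a continuous homomorphism; $k\ge1$. For an open subgroup $\Lambda'\le\Lambda$ and an open $\mathcal O\subset\Gamma^k$ put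
$$\mathcal Z(\mathcal O,\Lambda')=\{(v_1,\dots,v_k,\;b_k\cdots b_1):(v_i)\in\mathcal O,\ b_i\in v_i^{-1}T(\Lambda')v_i\}\subset\Gamma^{k+1}.\tag{1}$$
A set is *somewhere dense* if its closure has nonempty interior. The condition we shall verify twice is
$$\mathcal Z(\mathcal O,\Lambda')\text{ is somewhere dense in }\Gamma^{k+1}\text{ for every open subgroup }\Lambda'\le\Lambda\text{ and every nonempty open }\mathcal O\subset\Gamma^k.\tag{2}$$

**Lemma 1.** Assume (2). Let $\mathcal A\subset\Gamma$ be such that for every $v\in\Gamma$ there is an open subgroup $\Lambda'\le\Lambda$ with $v^{-1}T(\Lambda')v\subset\mathcal A$. Then $\mathcal A^k(\mathcal A^k)^{-1}$ is a neighborhood of $1$.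

**Step 1: a uniform subgroup on a set that is large in every part of some open set.** Let $B_n=\{v:v^{-1}T(\Lambda_n)v\subset\mathcal A\}$. Then $\Gamma=\bigcup_nB_n$, so some $B=B_n$ is nonmeager; fix this $n$. Let $W$ be the union of all basic open sets (of a countable basis) in which $B$ is meager. Then $B\cap W$ is meager, and $\overline W\setminus W$ is nowhere dense, so $B\cap\overline W$ is meager and $O=\Gamma\setminus\overline W$ is nonempty. By construction $B\cap O'$ is nonmeager for every nonempty open $O'\subset O$. Let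
$$X=O^k\times\Lambda_n^k,\qquad f(\bar v,\bar\pi)=(\bar v,\,b_k\cdots b_1),\quad b_i=v_i^{-1}T(\pi_i)v_i .$$
$X$ is Polish and $f:X\to\Gamma^{k+1}$ is continuous.

**Step 2: $f$ maps every nonempty open set to a somewhere dense set.** This is where (2) enters; the point is to reduce a coset $\rho_i\Lambda'$ to the subgroup $\Lambda'$. A nonempty open subset of $X$ contains a set $\prod O_i\times\prod\rho_i\Lambda'$ with $O_i\subset O$ nonempty open, $\rho_i\in\Lambda_n$ and $\Lambda'\le\Lambda_n$ an open subgroup. Put $b_i^0=v_i^{-1}T(\rho_i)v_i$, $w_1=1$, $w_{i+1}=b_i^0w_i$ and $v_i^*=v_iw_i$. If $\pi_i=\rho_i\sigma_i$ with $\sigma_i\in\Lambda'$ and $s_i=v_i^{-1}T(\sigma_i)v_i$, then $b_i=b_i^0s_i=w_{i+1}w_i^{-1}s_i$. Multiplying out, and using $w_1=1$,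
$$b_k\cdots b_1=w_{k+1}\,(w_k^{-1}s_kw_k)\cdots(w_1^{-1}s_1w_1),\qquad w_i^{-1}s_iw_i=(v_i^*)^{-1}T(\sigma_i)v_i^*.$$
Since $w_i$ depends continuously on $v_1,\dots,v_{i-1}$ only, $\bar v\mapsto\bar v^*$ is a homeomorphism of $\Gamma^k$: recover $v_1=v_1^*$, then $w_2$, then $v_2=v_2^*w_2^{-1}$, and so on. Hence $\Xi(\bar v,g)=(\bar v^*,w_{k+1}^{-1}g)$ is a homeomorphism of $\Gamma^{k+1}$. It carries $f(\prod O_i\times\prod\rho_i\Lambda')$ onto $\mathcal Z(\mathcal O^*,\Lambda')$, where $\mathcal O^*$ is the nonempty open image of $\prod O_i$. By (2) the latter is somewhere dense, hence so is the former.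

**Step 3: $f(X)$ is nonmeager.** If $f(X)\subset\bigcup_jF_j$ with $F_j$ closed and nowhere dense, then $X=\bigcup_jf^{-1}(F_j)$. By Baire some $f^{-1}(F_j)$ contains a nonempty open set, whose image lies in the nowhere dense set $F_j$. This contradicts Step 2.

**Step 4: choosing the $v_i$ in $B$.** As a continuous image of a Polish space $f(X)$ is analytic, so it has the Baire property. Being nonmeager, it is comeager in some nonempty open box $U_1\times\cdots\times U_{k+1}$. It meets this box and lies in $O^k\times\Gamma$, so we may shrink to $U_i\subset O$ for $i\le k$. By Kuratowski–Ulam, for comeagerly many $v_1\in U_1$ the section over $v_1$ is comeager in $U_2\times\cdots\times U_{k+1}$; as $B\cap U_1$ is nonmeager we may take such a $v_1\in B$. Repeating this for $v_2,\dots,v_k$ we obtain $\bar v\in B^k$ for which $\mathcal E=\{g\in U_{k+1}:(\bar v,g)\in f(X)\}$ is comeager in $U:=U_{k+1}$. Each $g\in\mathcal E$ is a product $b_k\cdots b_1$ with $b_i\in v_i^{-1}T(\Lambda_n)v_i\subset\mathcal A$, so $\mathcal E\subset\mathcal A^k$.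

**Step 5: the neighborhood.** If $hU\cap U\ne\emptyset$, then $h\mathcal E$ and $\mathcal E$ are both comeager in the nonempty open set $hU\cap U$, so they meet and $h\in\mathcal E\mathcal E^{-1}\subset\mathcal A^k(\mathcal A^k)^{-1}$. The set of such $h$ is $UU^{-1}$, an open neighborhood of $1$. $\square$

The plan: realize $\mathbb P$ as the state space of a countable ordered $\mathbb Q$-vector space $D$ on which $\mathrm{Sym}(\mathbb N)$ acts, and put $H=\mathrm{Aut}(D)$. Lemma 1 will be used first for $\mathrm{Sym}(\mathbb N)\to H$ with $k=4$, then for $H\to G$ with $k=3$.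

## Ordered rational vector spaces, states, and independence

**Definition (spaces).** A *space* is a nonzero ordered $\mathbb Q$-vector space $(N,N^+,1)$ whose cone is proper ($N^+\cap-N^+=0$) and in which $1$ is an order unit: for each $x$ there is $n$ with $-n1\le x\le n1$. Subspaces always contain $1$ and carry the induced order. An *embedding* is a unital $\mathbb Q$-linear map $i$ with $i(x)\ge0\iff x\ge0$; it is injective because cones are proper. An *isomorphism* is a surjective embedding. "f.d." means finite dimensional. An f.d. space is *polyhedral* if its cone is finitely generated. $N$ is *locally polyhedral* if all its f.d. subspaces are polyhedral.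

By the Minkowski–Weyl theorem over $\mathbb Q$, a cone is finitely generated if and only if it is a finite intersection of rational half-spaces; hence subspaces of f.d. polyhedral spaces are polyhedral. Write $\mathbb Q$ also for the subspace $\mathbb Q1$.

**Definition (states).** A *state* of $N$ is a positive unital $\mathbb Q$-linear map $N\to\mathbb R$; $S(N)$ is the set of states.

*States extend from subspaces.* Let $s$ be a state of $M\subset N$ and $x\in N\setminus M$. The number $\sup\{s(m):m\in M,\,m\le x\}$ is at most $\inf\{s(m):m\in M,\,m\ge x\}$, and both are finite because $1\in M$ is an order unit. Let the value at $x$ be any real $t$ between them. If $m+qx\ge0$ with $q>0$, then $x\ge-m/q$, so $t\ge-s(m)/q$; if $q<0$, then $x\le m/|q|$, so $t\le s(m)/|q|$. So the extension to $M+\mathbb Qx$ is positive. Now use Zorn's lemma.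

**Definition (function spaces of polytopes).** A *rational polytope* $L$ is the convex hull in $\mathbb R^k$ of finitely many points of $\mathbb Q^k$. $A_{\mathbb Q}(L)$ is the space of restrictions to $L$ of affine functions with rational coefficients, ordered pointwise, with the constant $1$.

*Example.* For the standard simplex $\Delta_W$ on a finite set $W$, $A_{\mathbb Q}(\Delta_W)=\mathbb Q^W$ coordinatewise. A space isomorphic to some $\mathbb Q^W$ is called *simplicial*. The square gives $A_{\mathbb Q}([0,1]^2)$, of dimension $3$, with cone generated by $x,\,1-x,\,y,\,1-y$: polyhedral, with four extreme rays, so not simplicial.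

*F.d. polyhedral spaces are exactly the $A_{\mathbb Q}(L)$, and the state space of $A_{\mathbb Q}(L)$ is $L$.* Evaluation at the (rational) vertices embeds $A_{\mathbb Q}(L)$ into $\mathbb Q^{\mathrm{vert}L}$, so it is polyhedral. A state of it extends to $\mathbb Q^{\mathrm{vert}L}$, where states are the probability vectors. So the state is a convex combination of evaluations at vertices, that is, evaluation at a point of $L$, and the coordinate functions determine this point. Conversely let $E$ be f.d. polyhedral. The dual cone of $E^+$ is given by finitely many rational inequalities, so it is generated by finitely many rational functionals. A positive functional that vanishes at $1$ is $0$, so the generators can be scaled to have value $1$ at $1$. Hence $S(E)$ is a rational polytope in the affine hyperplane $s(1)=1$ of the dual space. By Farkas' lemma, $e\in E^+$ if and only if $s(e)\ge0$ for all $s\in S(E)$; in particular $e\mapsto(s\mapsto s(e))$ is an embedding. A rational affine function on $S(E)$ has the form $s\mapsto a+s(e)=s(a1+e)$, so it comes from $E$.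 Thus $E=A_{\mathbb Q}(S(E))$.

**Definition (independence).** For subspaces $Z\subset X\cap Y$ of $N$ write $X\perp_ZY$ if, whenever $x\in X$, $y\in Y$ and $x\ge y$, there is $z\in Z$ with $x\ge z\ge y$.

*Example.* In $A_{\mathbb Q}([0,1]^2)$ let $X=\mathbb Q+\mathbb Qx$ and $Y=\mathbb Q+\mathbb Qy$. Then $X\perp_{\mathbb Q}Y$: if $a+bx\ge c+dy$ on the square, then the minimum of the left side over $x$ and the maximum of the right side over $y$ are rational, the first at least the second. In $A_{\mathbb Q}(\{0\le y\le x\le1\})$ the same $X,Y$ are not independent over $\mathbb Q$: $x\ge y$, but a constant $q$ with $x\ge q\ge y$ would satisfy $q\le0$ and $q\ge1$.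

We shall use four rules.

* (i1) Independence is symmetric, passes to subspaces of $X,Y$ containing $Z$, and implies $X\cap Y=Z$.
* (i2) If $X\perp_ZY$ and $Z\subset W\subset Y$, then $X+W\perp_WY$.
* (i3) If $X\perp_ZY$ and $X'\perp_{Z'}Y'$, and $a:X\to X'$, $b:Y\to Y'$ are isomorphisms with $a|_Z=b|_Z$ mapping $Z$ onto $Z'$, then $a\cup b:X+Y\to X'+Y'$, $x+y\mapsto ax+by$, is a well-defined isomorphism.
* (i4) If $X\perp_MR$, $Y\subset R$, $Z\subset M\cap Y$ and $M\perp_ZY$, then $X\perp_ZY$.

*Proofs.* (i1): if $y\ge x$ then $-x\ge-y$, so $-x\ge z\ge-y$ for some $z\in Z$, and $y\ge-z\ge x$. Inheritance is clear. If $x\in X\cap Y$, then $x\ge x$ gives $x\ge z\ge x$, so $x=z$. (i2): $x+w\ge y$ gives $x\ge y-w\in Y$, so $x\ge z\ge y-w$ with $z\in Z$, and $x+w\ge z+w\ge y$ with $z+w\in W$. (i3): if $x+y=x_1+y_1$, then $x-x_1=y_1-y\in X\cap Y=Z$, where $a$ and $b$ agree. So the map is well defined, and likewise its inverse. Moreover $x+y\ge0$ if and only if $x\ge z\ge-y$ for some $z\in Z$; applying $a$ to the first inequality and $b$ to the second, this holds if and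 only if $ax\ge z'\ge-by$ for some $z'\in Z'$, that is, $ax+by\ge0$. (i4): $x\ge y$ gives $x\ge m\ge y$ with $m\in M$, and then $m\ge z\ge y$ with $z\in Z$. $\square$

**Definition (free amalgam).** Let $N$ be a space, and for $j\in J$ let $B_j\subset N$ be f.d. and $E_j\supset B_j$ an f.d. polyhedral space inducing the given order on $B_j$. Then $N[E_j:j\in J]$ is $N\oplus\bigoplus_jE_j$ modulo the identification of the two copies of each $B_j$, with cone the image of $N^+\oplus\bigoplus_jE_j^+$.

All representations of a given element arise by shifting elements $b_j\in B_j$ between $E_j$ and $N$, so by definition (finite sums)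
$$d+\sum e_j\ge0\iff\exists\,b_j\in B_j:\ e_j\ge b_j\text{ in }E_j\text{ for all }j,\quad d+\sum b_j\ge0\text{ in }N.\tag{3}$$
Where $e_j=0$ one may take $b_j=0$, since then $b_j\le0$ and replacing it by $0$ increases $d+\sum b_j$. Four consequences:

*$N$ and the $E_j$ embed.* If $d\in N$ is $\ge0$ in the amalgam, take all $b_j=0$ in (3). If $e_j\in E_j$ is $\ge0$ in the amalgam, (3) gives $e_j\ge b_j\ge0$.

*It is a space.* Let $x=d+\sum e_j$ with $\pm x\ge0$. Then $e_j\ge b_j$, $-e_j\ge b_j'$, $d+\sum b_j\ge0$ and $-d+\sum b_j'\ge0$. So $b_j+b_j'\le0$ for all $j$ while $\sum(b_j+b_j')\ge0$; hence each $b_j+b'_j=0$. Then $e_j\ge b_j$ and $-e_j\ge-b_j$ give $e_j=b_j$, so $x=d+\sum b_j\in N$ with $\pm x\ge0$ in $N$, and $x=0$. Clearly $1$ is an order unit.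

*F.d. pieces.* If $J_0\subset J$ is finite and $M\subset N$ is an f.d. polyhedral subspace containing $B_j$ for $j\in J_0$, then by (3) the subspace $M+\sum_{J_0}E_j$ with the induced order is $M[E_j:j\in J_0]$. Its cone is generated by finitely many finitely generated cones, so it is f.d. polyhedral.

*Pushouts.* For f.d. polyhedral $E_1\supset E_0\subset E_2$ let $E_1\oplus_{E_0}E_2$ be $E_2[E_1]$, amalgamated over $E_0$. It is f.d. polyhedral, and $E_1\perp_{E_0}E_2$ in it: if $e_1-e_2\ge0$, then (3) gives $b\in E_0$ with $e_1\ge b\ge e_2$. Its states are the pairs of states of $E_1$ and $E_2$ that agree on $E_0$. So on the level of polytopes the pushout is the fiber product.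

## A countable space on which $\mathrm{Sym}(\mathbb N)$ acts

We now build $D$. Each element will be supported on a finite set $A\subset\mathbb N$, disjoint supports will be independent, and every finite extension problem will be solved inside $D$.

**Proposition 2.** There are a countable locally polyhedral space $D$, a homomorphism $T:\mathrm{Sym}(\mathbb N)\to\mathrm{Aut}(D)$ and f.d. subspaces $D_A\subset D$ ($A\subset\mathbb N$ finite), increasing in $A$ with union $D$, such that

* (a) $T(\pi)D_A=D_{\pi A}$, and $T(\pi)|_{D_A}=\mathrm{id}$ if $\pi|_A=\mathrm{id}$ (so $T$ is continuous);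
* (b) $D_A\perp_{D_{A\cap B}}D_B$ for all finite $A,B$;
* (EP) if $E\subset D$ is f.d. and $E'\supset E$ is f.d. polyhedral, there is an embedding $E'\to D$ that is the identity on $E$.

**Step 1: the construction.** We define countable spaces $D^{(0)}\subset D^{(1)}\subset\cdots$ with actions $T_n$, each extending the previous one, and f.d. polyhedral subspaces $D_A^{(n)}$, increasing in $A$ with union $D^{(n)}$, satisfying (a) and (b). Start with $D^{(0)}=D^{(0)}_A=\mathbb Q$ and the trivial action. A countable space has countably many f.d. subspaces $E$. Each has, up to isomorphism over $E$, countably many f.d. polyhedral extensions $E'$, because the cone of $E'$ is given by finitely many vectors of some $E\oplus\mathbb Q^r$. So fix a bookkeeping by which every pair $E\subset E'$ with $E\subset D^{(m)}$, for every $m$, is treated at some stage $n\ge m$.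

At stage $n$ let $E\subset E'$ be the pair to be treated, $E\subset D^{(n)}$. Choose a finite $C\subset\mathbb N$ with $|C|>n$ and $E\subset D_C^{(n)}$, and let $E''=D_C^{(n)}\oplus_EE'$. To keep the symmetry we add one copy of $E''$ for each way of placing $C$ in $\mathbb N$. For each injection $\iota:C\to\mathbb N$ let $E_\iota$ be a copy of $E''$ whose subspace $D_C^{(n)}$ is identified with $B_\iota:=D^{(n)}_{\iota(C)}$ by means of $T_n(\pi)$ for any permutation $\pi\supset\iota$. By (a) the choice of $\pi$ does not matter: two choices differ by a permutation fixing $C$ pointwise. Put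
$$D^{(n+1)}=D^{(n)}[E_\iota:\iota],\qquad D_A^{(n+1)}=D_A^{(n)}+\sum_{\iota(C)\subset A}E_\iota .$$
The sum is finite and $B_\iota\subset D_A^{(n)}$ whenever $\iota(C)\subset A$, so $D_A^{(n+1)}$ is f.d. polyhedral. Let $T_{n+1}(\pi)$ extend $T_n(\pi)$ and map $E_\iota\to E_{\pi\iota}$ as the identity of $E''$. This respects the identifications: $e\in D_C^{(n)}\subset E_\iota$ is identified with $T_n(\rho)e$, $\rho\supset\iota$, and $T_n(\pi)T_n(\rho)e=T_n(\pi\rho)e$ is what $e\in E_{\pi\iota}$ is identified with, as $\pi\rho\supset\pi\iota$. The cone is preserved, and $T_{n+1}$ is a homomorphism. Property (a) is clear: $\pi$ sends the $\iota$ with $\iota(C)\subset A$ to those with image in $\pi A$, and if $\pi|_A=\mathrm{id}$ then $\pi\iota=\iota$ for $\iota(C)\subset A$.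

*Example.* Let $E=\mathbb Q$, $E'=\mathbb Q^2$, $C=\{1\}$ at stage $0$. Then $D^{(1)}$ is generated by $1$ and free elements $x_i$ $(i\in\mathbb N)$ with $0\le x_i\le1$; here $D_A^{(1)}=A_{\mathbb Q}([0,1]^A)$, and $\mathrm{Sym}(\mathbb N)$ permutes the coordinates.

**Step 2: independence (b) passes from $n$ to $n+1$.** Let
$$x=d_1+\sum_{J_1}e_j\ \ge\ y=d_2+\sum_{J_2}e_j',\qquad d_i\in D^{(n)}_{A_i},\quad J_i=\{\iota:\iota(C)\subset A_i\}.$$
Then $J_{12}:=J_1\cap J_2=\{\iota:\iota(C)\subset A_1\cap A_2\}$. Apply (3) to $x-y$: there are $h_j,k_j\in B_j$ with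
$$e_j\ge h_j\ (J_1\setminus J_2),\quad e_j'\le k_j\ (J_2\setminus J_1),\quad e_j-e_j'\ge h_j\ (J_{12}),\quad d_1+\sum_{J_1}h_j\ge d_2+\sum_{J_2\setminus J_1}k_j.$$
In the last inequality the left side lies in $D^{(n)}_{A_1}$ and the right side in $D^{(n)}_{A_2}$. By (b) for $n$ there is $h\in D^{(n)}_{A_1\cap A_2}$ between them. Put $z=h+\sum_{J_{12}}(e_j-h_j)\in D^{(n+1)}_{A_1\cap A_2}$. Then
$$x-z=d_1+\sum_{J_1\setminus J_2}e_j+\sum_{J_{12}}h_j-h\ \ge\ d_1+\sum_{J_1}h_j-h\ \ge0,$$
$$z-y=h+\sum_{J_{12}}(e_j-e_j'-h_j)-d_2-\sum_{J_2\setminus J_1}e_j'\ \ge\ h-d_2-\sum_{J_2\setminus J_1}k_j\ \ge0 .$$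

**Step 3: passing to the union.** Let $D=\bigcup_nD^{(n)}$, $D_A=\bigcup_nD_A^{(n)}$, $T=\bigcup_nT_n$. At stage $n\ge|A|$ we have $|C|>|A|$, so no injection $C\to A$ exists and $D_A^{(n+1)}=D_A^{(n)}$. Hence $D_A$ is f.d. polyhedral, and (a), (b) hold for it. Every f.d. subspace of $D$ lies in some $D_A$, so $D$ is locally polyhedral. For (EP), at the stage at which $E\subset E'$ is treated let $\iota$ be the inclusion $C\subset\mathbb N$. Then $E'\subset E''\cong E_\iota\subset D$, and this is the identity on $E$ because the identification of $D_C^{(n)}$ is $T_n(\mathrm{id})$. $\square$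

Two consequences of (EP) will be used constantly.

* (UH) *Every isomorphism between f.d. subspaces of $D$ extends to an automorphism of $D$.*
* (FC) *For f.d. $M\subset Y\subset D$ and f.d. $R\supset M$ in $D$ there is an embedding $j:Y\to D$ with $j|_M=\mathrm{id}$ and $j(Y)\perp_MR$.*

For (UH) let $\theta:E_1\to E_2$ be such an isomorphism and $x\in D$. The f.d. polyhedral space $E_1+\mathbb Qx$ is, via $\theta^{-1}$, an extension of $E_2$, so (EP) extends $\theta$ to an embedding of $E_1+\mathbb Qx$ into $D$. Apply this alternately to the map and to its inverse, going back and forth through the countable set $D$. For (FC) apply (EP) to $R\subset R\oplus_MY$ and restrict the embedding to $Y$.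

Put $H=\mathrm{Aut}(D)$ and $H_E=\{a\in H:a|_E=\mathrm{id}\}$. $H$ is Polish. The $H_E$, $E$ f.d., form a neighborhood basis of $1$ by open subgroups; a decreasing sequence of them suffices.

## Four conjugates in $\mathrm{Aut}(D)$

We want (2) for $T:\mathrm{Sym}(\mathbb N)\to H$. It is instructive that *one conjugate is not enough*.

*Condition (2) fails for $T:\mathrm{Sym}(\mathbb N)\to H$ and $k=1$.* First, if $T(\sigma)y\ge y$ then $T(\sigma)y=y$. To see this let $y\in D_A$, let $A_0$ be the set of points of $A$ with finite $\sigma$-orbit, and let $\tau$ be a positive power of $\sigma$ that fixes $A_0$ pointwise and moves $A\setminus A_0$ off $A$. Then $A\cap\tau A=A_0$ and $T(\tau)y\ge T(\sigma)y\ge y$. By (b) there is $z\in D_{A_0}$ with $T(\tau)y\ge z\ge y$. As $T(\tau)z=z$, the first inequality gives $y\ge z$. So $y=z=T(\tau)y$, and $T(\sigma)y=y$. Hence no conjugate $v^{-1}T(\sigma)v$ moves any element of $D$ strictly up. But the set of $g\in H$ with $gp\geq p$, $gp\neq p$ for some $p$ is open, and it is dense. Indeed, given $g'H_F$, take by (EP) and (FC)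 a copy of $\mathbb Q^3$ in $D$ independent from $F+g'F$ over $\mathbb Q$, and in it $p=(1,0,0)$, $p'=(1,1,0)$. Both $a+bp$ and $a+bp'$ are $\ge0$ if and only if $a\ge0$ and $a+b\ge0$, so by (i3) $g'|_F$ together with $p\mapsto p'$ is an isomorphism $F+\mathbb Qp\to g'F+\mathbb Qp'$, and (UH) extends it to some $g\in g'H_F$ with $gp=p'$. So for $k=1$ the set (1) lies in $H\times\mathcal N$ with $\mathcal N$ closed and nowhere dense.

What a single conjugate *can* do is move a finite configuration to an independent position. This is the next lemma; two such moves away and two back will give everything.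

**Lemma 3.** Let $v'\in H$, $A\supset[m]$ finite, and $M=v'^{-1}D_A\subset R$ with $R\subset D$ f.d. Let $\beta:Y\to Y'$ be an isomorphism of f.d. subspaces of $D$ with $M\subset Y\cap Y'$, $\beta|_M=\mathrm{id}$ and $Y'\perp_M(R+Y)$. Then there are $v\in v'H_R$ and $\sigma\in S_m$ with $v^{-1}T(\sigma)v|_Y=\beta$.

*Proof.* The element $v'$ is prescribed on $R$, and we are free to change it elsewhere. Let $A'\supset A$ be finite with $v'(R+Y)\subset D_{A'}$, and let $\sigma$ be a permutation with $\sigma|_A=\mathrm{id}$ and $\sigma(A')\cap A'=A$. As $A\supset[m]$, $\sigma\in S_m$. By Proposition 2, $T(\sigma)D_{A'}=D_{\sigma A'}$ and $D_{A'}\perp_{D_A}D_{\sigma A'}$. Both $v'(R+Y)$ and $T(\sigma)v'(Y)$ contain $D_A=v'M=T(\sigma)v'M$, so by (i1)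
$$v'(R+Y)\perp_{D_A}T(\sigma)v'(Y).$$
The isomorphisms $v'$ on $R+Y$ and $T(\sigma)v'\beta^{-1}$ on $Y'$ agree on $M$, because $\beta$ is the identity there and $T(\sigma)$ is the identity on $D_A$; they map $M$ onto $D_A$. By (i3) they glue to an isomorphism defined on $R+Y+Y'$, which by (UH) extends to some $v\in H$. Then $v|_R=v'|_R$, so $v\in v'H_R$. For $y\in Y$, $v\beta y=T(\sigma)v'y=T(\sigma)vy$, that is, $v^{-1}T(\sigma)vy=\beta y$. $\square$

**Proposition 4.** Condition (2) holds for $T:\mathrm{Sym}(\mathbb N)\to H$ and $k=4$.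

**Step 1: choosing the open set in which $\mathcal Z$ will be dense.** Shrinking $\Lambda'$ and $\mathcal O$ shrinks (1), so we may assume $\Lambda'=S_m$ and $\mathcal O=\prod_{i\le4}v_i^0H_F$ with $F$ f.d. Choose a finite $A\supset[m]$ with $v_i^0F\subset D_A$ for all $i$. The conjugates with base point $v_i$ fix $v_i^{-1}D_{[m]}$ pointwise, and we want such obstructions for $i=1,2$, and for $i=3,4$, to be independent. Let $v_1^1=v_1^0$, $v_3^1=v_3^0$, $M_1=(v_1^1)^{-1}D_A$, $M_3=(v_3^1)^{-1}D_A$; both contain $F$. By (FC) there is an embedding $j$ of $(v_2^0)^{-1}D_A\supset F$ into $D$ over $F$ whose image $M_2$ satisfies $M_2\perp_FM_1$. Extend $j$ to $u\in H_F$ by (UH) and put $v_2^1=v_2^0u^{-1}\in v_2^0H_F$; then $(v_2^1)^{-1}D_A=u(v_2^0)^{-1}D_A=M_2$. In the same way choose $v_4^1\in v_4^0H_F$ with $M_4:=(v_4^1)^{-1}D_A\perp_FM_3$. Let $F^+=M_1+M_2+M_3+M_4$ and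
$$\mathcal U=\{(\bar v,g):v_i\in v_i^1H_{F^+}\ (i\le4),\ g\in H_F\},$$
a nonempty open set. We show that $\mathcal Z(\mathcal O,S_m)$ is dense in $\mathcal U$.

**Step 2: the target and the intermediate positions.** Let $(\bar v',g')\in\mathcal U$ and let $X_0$ be f.d. We seek $v_i\in v_i'H_{X_0}$ and $b_i\in v_i^{-1}T(S_m)v_i$ with $b_4b_3b_2b_1\in g'H_{X_0}$ and $\bar v\in\mathcal O$. Put
$$X=X_0+F^++g'^{-1}F^+,\qquad R=X+g'X .$$
Then $v_i'^{-1}D_A=M_i$, since $v_i'\in v_i^1H_{F^+}$ and $M_i\subset F^+$. Also $M_i\subset R$, $M_1\subset X$, and $M_4\subset g'X$ because $g'^{-1}F^+\subset X$. By (FC) choose isomorphisms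

* $c_1:X\to X_1$ with $c_1|_{M_1}=\mathrm{id}$ and $X_1\perp_{M_1}R$;
* $\gamma:g'X\to X_3$ with $\gamma|_{M_4}=\mathrm{id}$ and $X_3\perp_{M_4}R$;
* $c_2:X\to X_2$ with $c_2|_F=\mathrm{id}$ and $X_2\perp_F(R+X_1+X_3)$.

The route will be $X\to X_1\to X_2\to X_3\to g'X$: the middle position $X_2$ is independent of everything over the small space $F$.

**Step 3: the move $X\to X_1$.** Apply Lemma 3 with $v_1',M_1,R$ and $\beta=c_1$; here $R+X=R$ and $X_1\perp_{M_1}R$. We get $v_1\in v_1'H_R$ and $b_1\in v_1^{-1}T(S_m)v_1$ with $b_1|_X=c_1$.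

**Step 4: the move $X_1\to X_2$.** The map $c_2c_1^{-1}:X_1\to X_2$ is the identity on $F$, but Lemma 3 needs a map fixing all of $M_2$, so we add $M_2$ to the domain. From $X_1\perp_{M_1}R$ and $M_1\perp_FM_2$, (i4) gives $X_1\perp_FM_2$; also $X_2\perp_FM_2$ as $M_2\subset R$. By (i3), $\beta_2=c_2c_1^{-1}\cup\mathrm{id}_{M_2}:X_1+M_2\to X_2+M_2$ is an isomorphism. By (i2), from $X_2\perp_F(R+X_1)$ and $F\subset M_2\subset R+X_1$, we have $X_2+M_2\perp_{M_2}(R+X_1)$, and $R+(X_1+M_2)=R+X_1$. So Lemma 3 with $v_2',M_2,R,\beta_2$ gives $v_2\in v_2'H_R$ and $b_2\in v_2^{-1}T(S_m)v_2$ with $b_2|_{X_1}=c_2c_1^{-1}$.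

**Step 5: the move $X_3\to g'X$.** Lemma 3 with $v_4',M_4,R$ and $\beta=\gamma$ (as $g'X\subset R$, the hypothesis is $X_3\perp_{M_4}R$) gives $v_4\in v_4'H_R$ and an element of $v_4^{-1}T(S_m)v_4$ that restricts to $\gamma$ on $g'X$. Its inverse $b_4$ satisfies $b_4|_{X_3}=\gamma^{-1}$.

**Step 6: the move $X_2\to X_3$.** The map $\gamma g':X\to X_3$ is the identity on $F$, because $g'\in H_F$ and $F\subset M_4$. As in Step 4, $X_3\perp_FM_3$ by (i4) (from $X_3\perp_{M_4}R$ and $M_4\perp_FM_3$) and $X_2\perp_FM_3$. So $c_2(\gamma g')^{-1}\cup\mathrm{id}_{M_3}:X_3+M_3\to X_2+M_3$ is an isomorphism, and by (i2) $X_2+M_3\perp_{M_3}(R+X_3)$. Lemma 3 and inversion give $v_3\in v_3'H_R$ and $b_3\in v_3^{-1}T(S_m)v_3$ with $b_3|_{X_2}=\gamma g'c_2^{-1}$.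

**Step 7: the product.** On $X$,
$$b_4b_3b_2b_1=\gamma^{-1}\cdot\gamma g'c_2^{-1}\cdot c_2c_1^{-1}\cdot c_1=g'.$$
Since $F\subset R$ and $F\subset F^+$, we have $v_i\in v_i'H_R\subset v_i^0H_F$, so $\bar v\in\mathcal O$. Thus $(\bar v,b_4b_3b_2b_1)\in\mathcal Z(\mathcal O,S_m)$ lies in $\prod v_i'H_{X_0}\times g'H_{X_0}$, and such sets form a neighborhood basis at $(\bar v',g')$. $\square$

## The state space of $D$ is the Poulsen simplex

Let $P=S(D)$ with the topology of pointwise convergence on $D$: a metrizable compact convex set. Let $A(P)$ be the space of continuous affine real functions on $P$ with the sup norm.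

*$D$ sits in $A(P)$ as an order-embedded dense subset.* For f.d. $E\subset D$ the restriction $P\to S(E)$ is onto, since states extend. So by Farkas' lemma $d\in D$ is $\ge0$ if and only if $s(d)\ge0$ for all $s\in P$: the map $D\to A(P)$, $d\mapsto(s\mapsto s(d))$, is an order embedding, and we regard $D\subset A(P)$. Its closure is a real subspace. A continuous functional on $A(P)$ that vanishes on $D$ is given, by Hahn–Banach and Riesz, by a signed measure $\mu$ on $P$. As $1\in D$, $\mu(P)=0$, so $\mu=c(\mu_1-\mu_2)$ with probability measures $\mu_i$. Their barycenters agree on $D$, which separates the points of $P$; so they coincide and $\mu$ vanishes on $A(P)$. By Hahn–Banach $D$ is dense.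

*Every f.d. subspace of $D$ lies in a simplicial subspace of $D$.* If $E=A_{\mathbb Q}(L)$, embed it in $\mathbb Q^{\mathrm{vert}L}$ and use (EP).

**Lemma 5.** $P$ is the Poulsen simplex.

**Step 1: $P$ is a Choquet simplex.** We show that $D$ has enough of a lattice structure. If $0\le x\le y_1+y_2$ with $y_i\ge0$ in $D$, take a simplicial $\mathbb Q^W\subset D$ containing $x,y_1,y_2$ and put $x_1=\min(x,y_1)$ coordinatewise, $x_2=x-x_1$. Then $0\le x_i\le y_i$; so $D$ has the Riesz decomposition property. Consider the real vector space of additive (hence $\mathbb Q$-linear) functionals $f:D\to\mathbb R$ that are bounded on order intervals, ordered by the cone of positive ones. For such $f$ and $x\ge0$ put $f^+(x)=\sup\{f(y):0\le y\le x\}$. By the decomposition property $\{y:0\le y\le x_1+x_2\}=\{y_1+y_2:0\le y_i\le x_i\}$ for $x_1,x_2\geq 0$, so $f^+$ is additive on $D^+$. As $D=D^+-D^+$, it extends to a positive additive functional. Clearly $f^+\ge f$, and if $g\ge0$ and $g\ge f$, then $g(x)\ge g(y)\ge f(y)$ for $0\le y\le x$, so $g\ge f^+$. Thus $f^+=f\vee0$,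 and the space is a vector lattice; in particular it is spanned by its positive cone. A positive functional vanishing at $1$ is $0$, so this cone consists of the nonnegative multiples of states: it is the cone with base $P$. Hence $P$ is a Choquet simplex.

**Step 2: $P$ has more than one point.** By (EP) for $\mathbb Q\subset\mathbb Q^2$ there is a copy of $\mathbb Q^2$ in $D$, and $P$ maps onto its state space, a segment.

**Step 3: the extreme points are dense.** Every nonempty open subset of $P$ contains the preimage, under some restriction $P\to S(E)=L$ with $E=A_{\mathbb Q}(L)\subset D$ f.d., of a nonempty open subset of $L$; and rational points are dense in $L$. So let $x\in L$ be rational; we find an extreme point of $P$ over $x$. Embed $E$ in $E'=\mathbb Q^{V\sqcup\{w\}}$, $V=\mathrm{vert}L$, by $f\mapsto((f(v))_{v\in V},f(x))$; this is an embedding since $f(x)$ is a convex combination of the $f(v)$. By (EP) embed $E'$ into $D$ over $E$. As $0\le1_w\le1$, the set $\{s\in P:s(1_w)=1\}$ is a closed face of $P$, and it is nonempty because evaluation at $w$ extends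 to a state of $D$. By Krein–Milman it contains an extreme point $e$ of itself, which is extreme in $P$. Since $e(1_w)=1$, $e(1_v)=0$ for $v\in V$, so $e(f)=f(x)$ for $f\in E$. $\square$

So take $\mathbb P=P$ and $G=\mathrm{Aut}(P)$. Since $D$ separates the points of the compact set $P$, the topology of $G$ is given by the maps $g\mapsto f\circ g\in A(P)$, $f\in D$. An $a\in H$ acts on $P$ by $s\mapsto s\circ a^{-1}$. This identifies $H$ with a subgroup of $G$, and
$$f\circ a=a^{-1}f\qquad(f\in D,\ a\in H).\tag{4}$$
If $a_n\to a$ in $H$, then for each $f\in D$ eventually $f\circ a_n=f\circ a$; so the inclusion $H\to G$ is continuous, and $T$ becomes a continuous homomorphism $\mathrm{Sym}(\mathbb N)\to G$. This is the $T$ of Theorem A.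

**Definition ($D$-maps).** A *$D$-map* is an affine surjection $\alpha:P\to L$ onto a rational polytope with $f\circ\alpha\in D$ for all $f\in A_{\mathbb Q}(L)$.

$D$-maps onto $L$ correspond bijectively to embeddings $\alpha^*:A_{\mathbb Q}(L)\to D$ by $\alpha^*f=f\circ\alpha$. Given an embedding, send $s\in P$ to the point of $L$ that represents the state $s\circ\alpha^*$ of $A_{\mathbb Q}(L)$; this is onto because states extend.

*Example.* For f.d. $E\subset D$ the restriction $P\to S(E)$ is a $D$-map, with $\alpha^*$ the inclusion of $E=A_{\mathbb Q}(S(E))$. In particular a simplicial $E\cong\mathbb Q^W$ gives a $D$-map onto $\Delta_W$.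

* (D1) *If $\alpha:P\to L$ is a $D$-map and $\theta:L'\to L$ is a rational affine surjection of rational polytopes, there is a $D$-map $\alpha':P\to L'$ with $\theta\alpha'=\alpha$.*
* (D2) *If $\alpha,\beta:P\to L$ are $D$-maps onto the same $L$, there is $h\in H$ with $\alpha h=\beta$.*
* (D3) *If $\alpha$ is a $D$-map onto $L$ and $\theta$ is rational affine on $L$, then $\theta\alpha$ is a $D$-map onto $\theta(L)$. If $\alpha:P\to L$ and $\beta:P\to L'$ are $D$-maps, then $(\alpha,\beta)(P)$ is a rational polytope and $(\alpha,\beta)$ is a $D$-map onto it. If $h\in H$, then $\alpha h$ is a $D$-map.*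

*Proofs.* (D1): $\theta^*f=f\circ\theta$ embeds $A_{\mathbb Q}(L)$ in $A_{\mathbb Q}(L')$, as $\theta$ is onto. By (EP), $\alpha^*$ extends along $\theta^*$ to an embedding $\alpha'^*:A_{\mathbb Q}(L')\to D$. The corresponding $\alpha'$ satisfies $f\theta\alpha'=f\alpha$ for $f\in A_{\mathbb Q}(L)$, so $\theta\alpha'=\alpha$. (D2): by (UH) there is $a\in H$ with $a\alpha^*=\beta^*$. Put $h=a^{-1}$; by (4), $f\alpha h=a(f\alpha)=f\beta$ for $f\in A_{\mathbb Q}(L)$. (D3): the first claim is clear and the third follows from (4). For the second let $E=\alpha^*A_{\mathbb Q}(L)+\beta^*A_{\mathbb Q}(L')$ and let $\gamma:P\to S(E)$ be the restriction. The coordinates of $(\alpha,\beta)$ lie in $E=A_{\mathbb Q}(S(E))$, so $(\alpha,\beta)=\theta\gamma$ with $\theta$ rational affine, and the first claim applies. $\square$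

From now on $\mathbb R^N$ carries the $\ell_1$ norm, maps into $\mathbb R^N$ the sup norm over $P$, and products the max norm.

**Lemma 6.** If $q:P\to\Delta\subset\mathbb R^N$ is a continuous affine surjection onto the standard simplex and $\varepsilon>0$, there is a $D$-map $\psi:P\to\Delta$ (onto $\Delta$) with $\|\psi-q\|<\varepsilon$. Consequently $H$ is dense in $G$.

**Step 1: an approximation that need not be onto.** Let $\delta>0$ with $(4N+3)\delta<\varepsilon$. Choose $d_j\in D$ with $\|d_j-q_j\|<\delta$, a simplicial $E'\cong\mathbb Q^W$ in $D$ containing all $d_j$, and its $D$-map $\pi':P\to\Delta_W$. For each $w\in W$ pick $p_w\in P$ with $\pi'(p_w)=w$ and a rational $\chi(w)\in\Delta$ with $\|\chi(w)-q(p_w)\|<\delta$; extend $\chi$ affinely to $\Delta_W$. If $\pi'(p)=\sum\lambda_ww$, then $d_j(p)=\sum\lambda_wd_j(p_w)$, since $d_j$ factors affinely through $\pi'$. So $|q_j(p)-\sum\lambda_wq_j(p_w)|\le2\delta$, and summing over $j$ we get $\|\chi\pi'-q\|\le(2N+1)\delta$.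

**Step 2: making it onto.** Pick $p^j\in P$ with $q(p^j)=e_j$ and rational $m_j\in\Delta_W$ with $\|m_j-\pi'(p^j)\|<\delta$. The linear extension of $\chi$ sends each basis vector to a vector of $\ell_1$-norm $1$, so $\chi$ is contractive and $\|\chi(m_j)-e_j\|\le\delta+(2N+1)\delta=(2N+2)\delta$. Let $\Delta''$ be the simplex on $W\sqcup\{w_1,\dots,w_N\}$. Let $\vartheta:\Delta''\to\Delta_W$ be affine, the identity on $W$, with $w_j\mapsto m_j$; let $\chi''$ be affine with $\chi''=\chi$ on $W$ and $\chi''(w_j)=e_j$. By (D1) there is a $D$-map $\pi''$ onto $\Delta''$ with $\vartheta\pi''=\pi'$. By (D3), $\psi=\chi''\pi''$ is a $D$-map onto $\chi''(\Delta'')=\Delta$. Comparing at vertices, $\|\chi''-\chi\vartheta\|\le(2N+2)\delta$ on $\Delta''$, so $\|\psi-q\|\le(2N+2)\delta+(2N+1)\delta<\varepsilon$.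

**Step 3: density.** Let $g\in G$. Any finite subset of $D$ lies in a simplicial $E$; let $\varsigma:P\to\Delta$ be its $D$-map. By Steps 1 and 2 there is a $D$-map $\psi$ onto $\Delta$ close to $\varsigma g$, and by (D2) $\psi=\varsigma h$ with $h\in H$. Each $f\in E$ is $\bar f\varsigma$ with $\bar f$ affine, so $\|fh-fg\|\le\max_\Delta|\bar f|\cdot\|\varsigma h-\varsigma g\|$. So $h$ can be taken in any prescribed neighborhood of $g$. $\square$

*The topology of $H$ is strictly finer than the one induced from $G$*, so continuity on $H$ does not finish the proof. Let $E\subset E'$ be simplicial in $D$, $\dim E\ge2$, with $D$-maps $\varsigma=\theta\varsigma'$ and $\varsigma'$ onto $\Delta'$, where $\theta$ is the rational affine surjection of simplices given by $E\subset E'$. By (D1) there is a $D$-map $(\varsigma',u)$ onto $\Delta'\times\Delta'$. For small rational $t>0$ the map $(1-t)\varsigma'+tu$ is a $D$-map onto $\Delta'$ (look at points over $(x,x)$), so it equals $\varsigma'h$ with $h\in H$. It is within $2t$ of $\varsigma'$, yet $\varsigma h=(1-t)\varsigma+t\theta u\ne\varsigma$,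 because $(\varsigma,\theta u)$ is onto the product of two simplices with at least two vertices. So every neighborhood of $1$ in $G$ contains elements of $H\setminus H_E$.

## Three conjugates in $\mathrm{Aut}(\mathbb P)$ and robust triangles

Now we want (2) for the inclusion $H\to G$. Let $\varsigma:P\to\Delta$ be the $D$-map of a simplicial $E$. By (4), $b\in v^{-1}H_Ev$ with $b,v\in H$ means $\varsigma vb=\varsigma v$. So the question becomes: given $D$-maps $\alpha_i=\varsigma v_i$, which $g\in H$ are products of elements $b_i\in H$ with $\alpha_ib_i=\alpha_i$? With two factors, $g=b_2b_1$ forces $(\alpha_1,\alpha_2g)=(\alpha_1,\alpha_2b_1)=(\alpha_1,\alpha_2)b_1$, so the polytopes $(\alpha_1,\alpha_2g)(P)$ and $(\alpha_1,\alpha_2)(P)$ would have to be *equal*. With three factors one gets away with an inexact condition.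

**Lemma 7.** Let $\alpha_1,\alpha_2,\alpha_3:P\to\Delta$ be $D$-maps and $g\in H$. Let $Q_{12}=(\alpha_1,\alpha_2)(P)$, $Q_{23}=(\alpha_2,\alpha_3)(P)$, $Q_{13}=(\alpha_1,\alpha_3g)(P)$, and suppose that $\mathbb T'=\{x\in\Delta^3:(x_a,x_b)\in Q_{ab}\ \forall a<b\}$ projects onto each $Q_{ab}$. Then $g=b_3b_2b_1$ with $b_i\in H$, $\alpha_ib_i=\alpha_i$.

*Proof.* By (D3) the $Q_{ab}$ are rational polytopes and $(\alpha_1,\alpha_3g)$ is a $D$-map onto $Q_{13}$; so $\mathbb T'$ is a rational polytope. By (D1) for the projection $\mathbb T'\to Q_{13}$ there is a $D$-map $(\alpha_1,\phi,\alpha_3g):P\to\mathbb T'$. By (D3) and the hypothesis, $(\alpha_1,\phi)$ and $(\phi,\alpha_3g)$ are $D$-maps onto $Q_{12}$ and $Q_{23}$. So (D2) gives $c_1,c_2\in H$ with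
$$(\alpha_1,\alpha_2)c_1=(\alpha_1,\phi),\qquad(\alpha_2,\alpha_3)c_2=(\phi,\alpha_3g).$$
Put $b_1=c_1$, $b_2=c_2c_1^{-1}$, $b_3=gc_2^{-1}$; then $b_3b_2b_1=g$. We have $\alpha_1b_1=\alpha_1$. From $\alpha_2c_2=\phi=\alpha_2c_1$ we get $\alpha_2b_2=\alpha_2$. From $\alpha_3c_2=\alpha_3g$ we get $\alpha_3b_3=\alpha_3$. $\square$

We need the hypothesis of Lemma 7 on a whole open set, so the condition "every edge of a triangle can be completed" must survive small changes of the three sets $Q_{ab}$. Two examples with $N=2$, $\Delta=[0,1]$, show what has to be arranged.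

*Thin triangles are not robust.* If $Q_{12}$ and $Q_{23}$ are the diagonal, a completed triangle has $x_1=x_3$; so for $Q_{13}=\{|x-y|\le\delta\}$, as close to the diagonal as we like, most edges cannot be completed.

*Fattening alone is not enough.* Let $Z=\{(x,x,x)\}$, $0<c<1$ and $Z_c=(1-c)Z+c\Delta^3$, whose projections to two coordinates are $\{|x-y|\le c\}$. For small $\delta'>0$ perturb them to
$$Q_{12}'=\mathrm{conv}\big(\{(0,0)\}\cup\{(x,y):|x-y|\le c,\ y\ge\delta'\}\big),\quad Q_{23}'=\{|x-y|\le c+\delta'\},\quad Q_{13}'=\{|x-y|\le c\},$$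
inside $[0,1]^2$. All have full projections, and they are close to $\{|x-y|\le c\}$: a point $(x,y)$ of that set with $y<\delta'$ can be moved to $(x,\delta')$. The edge $(x_2,x_3)=(0,c+\delta')\in Q'_{23}$ has no completion: the only point of $Q_{12}'$ with $x_2=0$ has $x_1=0$, and $(0,c+\delta')\notin Q_{13}'$. The trouble sits over the boundary of $\Delta$. The cure is to pull the fattened set into the interior and to add, over each vertex of each coordinate, a *single* point whose other coordinates are interior.

**Lemma 8 (robust triangles).** Let $\Delta\subset\mathbb R^N$ be the standard simplex, $N\ge2$, let $Z\subset\Delta^3$ be a rational polytope whose three coordinate projections are $\Delta$, and let $\varepsilon>0$. There are a rational polytope $\mathbb T\subset\Delta^3$ with $d_H(Z,\mathbb T)\le\varepsilon$ (Hausdorff distance) and coordinate projections $\Delta$, and $\delta>0$, such that: if $Q'_{12},Q'_{23},Q'_{13}\subset\Delta\times\Delta$ are compact convex with both coordinate projections $\Delta$ and $d_H(Q'_{ab},\mathrm{pr}_{ab}\mathbb T)\le\delta$,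 then $\{x\in\Delta^3:(x_a,x_b)\in Q'_{ab}\ \forall a<b\}$ projects onto each $Q'_{ab}$.

Interiors and boundaries are taken relative to $\mathrm{aff}(\Delta)$, $\mathrm{aff}(\Delta)^2$, $\mathrm{aff}(\Delta)^3$. For $a\ne b$ in either order, $Q_{ab}$ and $Q'_{ab}$ denote the set with coordinates in that order. Recall that a convex combination of points of a convex set with positive weight on an interior point is interior.

**Step 1: the polytope.** Let $z$ be the barycenter of $\Delta$, let $c,\eta\in(0,1)$ be rational with $2c+2\eta\le\varepsilon$, and let $\kappa(x)=(1-\eta)x+\eta z$, coordinatewise on products. For $l\le3$, $j\le N$ pick a rational $s^{lj}\in Z$ with $s^{lj}_l=e_j$; it exists because $\{x\in Z:x_l=e_j\}$ is a nonempty rational polytope. Let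
$$Z_c=(1-c)Z+c\Delta^3,\qquad t^{lj}_l=e_j,\quad t^{lj}_m=\kappa\big((1-c)s^{lj}_m+cz\big)\ (m\ne l),\qquad\mathbb T=\mathrm{conv}\big(\kappa(Z_c)\cup\{t^{lj}\}\big).$$
$\mathbb T$ is a rational polytope, and $\mathrm{pr}_l\mathbb T=\Delta$ because it contains every $e_j$. The $\ell_1$-diameter of $\Delta$ is $2$, so $\kappa((1-c)s+cu)$ is within $2c+2\eta$ of $s$, and $t^{lj}$ is within $2c+2\eta$ of $s^{lj}$. As $Z$ is convex, all of $\mathbb T$ is within $2c+2\eta$ of $Z$; and each $s\in Z$ is within $2\eta$ of $\kappa(s)\in\mathbb T$. So $d_H(Z,\mathbb T)\le\varepsilon$. Put $Q_{ab}=\mathrm{pr}_{ab}\mathbb T$. Note that $\mathrm{int}\,\mathbb T\ne\emptyset$, $\kappa(Z_c)\subset(\mathrm{int}\Delta)^3$, and $t^{lj}_m\in\mathrm{int}\Delta$ for $m\ne l$.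

**Step 2: two families of interior points.** These will serve to recognize interior points of the $Q_{ab}$.

(O) *If $\{l,m,m'\}=\{1,2,3\}$, then $(t^{lj}_m,t^{lj}_{m'})\in\mathrm{int}\,Q_{mm'}$.* With $s=s^{lj}$ it equals $\kappa((1-c)(s_m,s_{m'})+c(z,z))$. Here $(z,z)\in\mathrm{int}(\Delta^2)$ and $\kappa((1-c)(s_m,s_{m'})+c\Delta^2)\subset Q_{mm'}$.

(A) *For $m\ne l$, $\frac1N\sum_j(t^{lj}_l,t^{lj}_m)\in\mathrm{int}\,Q_{lm}$.* With $\bar s=\frac1N\sum_js^{lj}\in Z$ we have $\bar s_l=z=\kappa(z)$, so the point equals $\kappa((1-c)(\bar s_l,\bar s_m)+c(z,z))$; conclude as in (O).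

**Step 3: over the boundary, completion is automatic.** We claim:

(I) *If $\{l,m,m'\}=\{1,2,3\}$, $x_l\in\partial\Delta$, $(x_l,x_m)\in Q_{lm}$ and $(x_l,x_{m'})\in Q_{lm'}$, then $(x_m,x_{m'})\in\mathrm{int}\,Q_{mm'}$.*

All points of $\kappa(Z_c)$ and all $t^{kj}$ with $k\ne l$ have $l$-th coordinate in $\mathrm{int}\Delta$. So in representations of $(x_l,x_m)$ and $(x_l,x_{m'})$ as convex combinations of projected generators only the $t^{lj}$ have positive weight, and in both the weights are the barycentric coordinates $\lambda_j$ of $x_l$. Thus $(x_m,x_{m'})=\sum_j\lambda_j(t^{lj}_m,t^{lj}_{m'})$, which is interior by (O).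

**Step 4: over the interior, every edge has an interior completion.** We claim:

(II) *If $\{a,b,d\}=\{1,2,3\}$, $(x_a,x_b)\in Q_{ab}$ and $x_a,x_b\in\mathrm{int}\Delta$, there is $x_d$ with $(x_a,x_d)\in\mathrm{int}\,Q_{ad}$ and $(x_b,x_d)\in\mathrm{int}\,Q_{bd}$.*

*Case 1: $(x_a,x_b)\in\mathrm{int}\,Q_{ab}$.* Fix $m\in\mathrm{int}\,\mathbb T$ and write $(x_a,x_b)=\tau(m_a,m_b)+(1-\tau)q$ with $0<\tau<1$ and $q\in Q_{ab}$. Lift $q$ to $\hat q\in\mathbb T$. Then $\tau m+(1-\tau)\hat q\in\mathrm{int}\,\mathbb T$, and its $d$-coordinate works, since coordinate projections map $\mathrm{int}\,\mathbb T$ into the interiors.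

In the remaining cases $(x_a,x_b)\in\partial Q_{ab}$. Write $(x_a,x_b)=\mathrm{pr}_{ab}\hat x$ with a convex combination $\hat x=\lambda_0\kappa(y)+\sum\lambda_{kj}t^{kj}$, $y=(1-c)s+cu$, $s\in Z$, $u\in\Delta^3$.

*Case 2: $\lambda_0>0$.* Replacing $u_d$ by an arbitrary $w\in\Delta$ leaves the coordinates $a,b$ of $\hat x$ unchanged. Hence the fibers $\{x:(x_a,x)\in Q_{ad}\}$ and $\{x:(x_b,x)\in Q_{bd}\}$ both contain the same translate of $\lambda_0(1-\eta)c\,\Delta$. Let $x_d$ be its point with $w=z$, which is interior to both fibers. Then $(x_a,x_d)\in\mathrm{int}\,Q_{ad}$. This is a case of Rockafellar, *Convex Analysis*, Thm 6.8; directly: otherwise there is a nonzero pair $(\ell,\ell')$ of linear functionals on the direction space of $\mathrm{aff}(\Delta)$ with $\ell(x'-x_a)+\ell'(x''-x_d)\le0$ for all $(x',x'')\in Q_{ad}$. Taking $x'=x_a$ and $x''$ in the fiber gives $\ell'=0$. Then $\ell(x'-x_a)\le0$ for all $x'\in\Delta=\mathrm{pr}_aQ_{ad}$, and $x_a\in\mathrm{int}\Delta$ gives $\ell=0$, a contradiction. In the same way $(x_b,x_d)\in\mathrm{int}\,Q_{bd}$.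

*Case 3: $\lambda_0=0$.* Let $\Lambda_k=\sum_j\lambda_{kj}$. If $\Lambda_d>0$, then $(x_a,x_b)$ is a convex combination of points of $Q_{ab}$ with positive weight on a point $(t^{dj}_a,t^{dj}_b)$, interior by (O), contrary to $(x_a,x_b)\in\partial Q_{ab}$. So $\Lambda_d=0$ and $\Lambda_a+\Lambda_b=1$. If $\Lambda_a,\Lambda_b>0$, take $x_d=\hat x_d$. Then $(x_a,x_d)=\mathrm{pr}_{ad}\hat x$ has positive weight on some $(t^{bj}_a,t^{bj}_d)$ and $(x_b,x_d)=\mathrm{pr}_{bd}\hat x$ on some $(t^{aj}_b,t^{aj}_d)$, interior points by (O); so both pairs are interior. If $\Lambda_a=1$, then $x_a=\sum_j\lambda_{aj}e_j\in\mathrm{int}\Delta$, so all $\lambda_{aj}>0$. With $\lambda=\min_j\lambda_{aj}$, the point $(x_a,x_b)=\sum_j\lambda_{aj}(t^{aj}_a,t^{aj}_b)$ has weight $N\lambda>0$ on the interior point of (A) (with $l=a$, $m=b$), so it is interior, a contradiction. Likewise $\Lambda_b=1$ is impossible.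

**Step 5: a stability fact.** *If compact convex sets $Q^{(k)}\to Q$ in $\mathrm{aff}(\Delta)^2$ and $p^k\to p\in\mathrm{int}\,Q$, then $p^k\in Q^{(k)}$ for large $k$.* Otherwise, for infinitely many $k$ there is a unit linear functional $u_k$ on the direction space with $u_k(p^k-x)\ge0$ for all $x\in Q^{(k)}$. A limit point $u$ satisfies $u(p-x)\ge0$ for all $x\in Q$, since each such $x$ is a limit of points of the $Q^{(k)}$; this contradicts $p\in\mathrm{int}\,Q$.

**Step 6: existence of $\delta$, by compactness.** If no $\delta$ works, there are $Q'^{(k)}_{ab}\to Q_{ab}$ with full projections, a fixed pair $\{a,b\}$ with third index $d$, and $(x_a^k,x_b^k)\in Q'^{(k)}_{ab}$ for which no $x_d$ satisfies both $(x_a^k,x_d)\in Q'^{(k)}_{ad}$ and $(x_b^k,x_d)\in Q'^{(k)}_{bd}$. Pass to a subsequence with $(x_a^k,x_b^k)\to(x_a,x_b)\in Q_{ab}$.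

If $x_a,x_b\in\mathrm{int}\Delta$, take $x_d$ from (II). By Step 5, $(x_a^k,x_d)\in Q'^{(k)}_{ad}$ and $(x_b^k,x_d)\in Q'^{(k)}_{bd}$ for large $k$, a contradiction. If $x_a\in\partial\Delta$, choose $x_d^k$ with $(x_a^k,x_d^k)\in Q'^{(k)}_{ad}$, which is possible by the full projections, and pass to a subsequence with $x_d^k\to x_d$. Then $(x_a,x_d)\in Q_{ad}$, so $(x_b,x_d)\in\mathrm{int}\,Q_{bd}$ by (I) with $l=a$, and $(x_b^k,x_d^k)\in Q'^{(k)}_{bd}$ for large $k$ by Step 5, a contradiction. The case $x_b\in\partial\Delta$ is symmetric. $\square$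

**Proposition 9.** Condition (2) holds for the inclusion $H\to G$ and $k=3$.

**Step 1: reduction to one simplex.** Let $\Lambda'\le H$ be an open subgroup and $\mathcal O\subset G^3$ nonempty open. As $H$ is dense in $G$ and any f.d. subspace of $D$ lies in a simplicial one, there are $v_l^0\in H$ $(l\le3)$, a simplicial $E\cong\mathbb Q^N$ with $N\ge2$ and $D$-map $\varsigma:P\to\Delta$, and a rational $\varepsilon>0$ such that $H_E\subset\Lambda'$ and $\{\bar v:\|\varsigma v_l-\varsigma v_l^0\|\le\varepsilon\ (l\le3)\}\subset\mathcal O$.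

**Step 2: moving into robust position.** By (D3), $\omega=(\varsigma v_l^0)_{l\le3}$ is a $D$-map onto a rational polytope $Z\subset\Delta^3$, with full coordinate projections. Take $\mathbb T$ and $\delta$ from Lemma 8. The rational polytope $\mathbb W=\{(\zeta,t)\in Z\times\mathbb T:\|\zeta_l-t_l\|_1\le\varepsilon\ \forall l\}$ projects onto $Z$ and onto $\mathbb T$, because $d_H(Z,\mathbb T)\le\varepsilon$. By (D1) for $\mathbb W\to Z$ there is a $D$-map $(\omega,q):P\to\mathbb W$. So $q$ is a $D$-map onto $\mathbb T$ and $\|q_l-\varsigma v_l^0\|\le\varepsilon$. Each $q_l$ is a $D$-map onto $\Delta$, so by (D2) $q_l=\varsigma v_l^1$ with $v_l^1\in H$, and $\bar v^1\in\mathcal O$.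

**Step 3: the open set.** Put
$$\mathcal U=\{(\bar v,g)\in G^4:\bar v\in\mathcal O,\ \|\varsigma v_l-q_l\|<\delta/2\ (l\le3),\ \|q_3g-q_3\|<\delta/2\},$$
an open set containing $(\bar v^1,1)$. For $(\bar v,g)\in\mathcal U$ let $Q'_{12}=(\varsigma v_1,\varsigma v_2)(P)$, $Q'_{23}=(\varsigma v_2,\varsigma v_3)(P)$, $Q'_{13}=(\varsigma v_1,\varsigma v_3g)(P)$. These are compact convex with full projections. They are within $\delta$ of $\mathrm{pr}_{ab}\mathbb T=(q_a,q_b)(P)$, because the parametrizing maps are; for $Q'_{13}$ note $\|\varsigma v_3g-q_3\|\le\|\varsigma v_3-q_3\|+\|q_3g-q_3\|<\delta$.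

**Step 4: density of $\mathcal Z$ in $\mathcal U$.** If moreover $(\bar v,g)\in H^4$, the $\alpha_l=\varsigma v_l$ are $D$-maps. Lemma 8 gives the hypothesis of Lemma 7, and Lemma 7 gives $g=b_3b_2b_1$ with $b_l\in H$ and $\varsigma v_lb_l=\varsigma v_l$. Then $\varsigma\,(v_lb_lv_l^{-1})=\varsigma$, so by (4) $v_lb_lv_l^{-1}\in H_E$, that is, $b_l\in v_l^{-1}H_Ev_l\subset v_l^{-1}\Lambda'v_l$. So $\mathcal U\cap H^4\subset\mathcal Z(\mathcal O,\Lambda')$, and $\mathcal U\cap H^4$ is dense in $\mathcal U$ by Lemma 6. $\square$

## From $\mathrm{Sym}(\mathbb N)$ to $\mathrm{Aut}(D)$ to $\mathrm{Aut}(\mathbb P)$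

**Proof of Theorem A.** If $\varphi$ is continuous, so is $\varphi\circ T$. Conversely let $\varphi:G\to K$ be a homomorphism with $\varphi\circ T$ continuous, and let $V$ be a neighborhood of $1_K$. Choose a symmetric open $V_0\ni1$ with $V_0^{48}\subset V$.

**Step I: from $\mathrm{Sym}(\mathbb N)$ to $H$, for all conjugates at once.** Fix $u\in G$ and let $\mathcal A_u=\{h\in H:\varphi(u^{-1}hu)\in V_0\}$. For $v\in H$ the map
$$\pi\mapsto\varphi(u^{-1}v^{-1}T(\pi)vu)=\varphi(vu)^{-1}\varphi(T(\pi))\varphi(vu)$$
is continuous, so $v^{-1}T(S_m)v\subset\mathcal A_u$ for some $m$. By Proposition 4 and Lemma 1 with $\Gamma=H$, $\Lambda=\mathrm{Sym}(\mathbb N)$, $k=4$, some $H_E$ is contained in $\mathcal A_u^4(\mathcal A_u^4)^{-1}$. Hence $\varphi(u^{-1}H_Eu)\subset V_0^8$.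

**Step II: from $H$ to $G$.** By Step I the set $\mathcal A=\varphi^{-1}(V_0^8)\subset G$ has this property: for every $u\in G$ there is an open subgroup $H_E\le H$ with $u^{-1}H_Eu\subset\mathcal A$. By Proposition 9 and Lemma 1 with $\Gamma=G$, $\Lambda=H$, $k=3$, the set $\mathcal A^3(\mathcal A^3)^{-1}$ is a neighborhood of $1$ in $G$. It is contained in $\varphi^{-1}(V_0^{48})\subset\varphi^{-1}(V)$. So $\varphi$ is continuous at $1$, hence continuous. $\square$

With the deduction given in the first section, this also proves Theorem B: $\mathrm{Aut}(\mathbb P)$ has the automatic continuity property.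

## Topologies, small-index subgroups and Steinhaus sets in $\mathrm{Aut}(\mathbb P)$

**Corollary 10.** The uniform topology is the finest separable group topology on $\mathrm{Aut}(\mathbb P)$, and it is the only Polish group topology on $\mathrm{Aut}(\mathbb P)$.

*Proof.* The uniform topology is separable. If $\tau'$ is a separable group topology, the identity $G\to(G,\tau')$ is continuous by Theorem B. If $\tau'$ is Polish, this is a continuous bijective homomorphism between Polish groups, hence a homeomorphism. $\square$

**Corollary 11.** $\mathrm{Aut}(\mathbb P)$ has no proper subgroup of index $<2^{\aleph_0}$. In particular every action of $\mathrm{Aut}(\mathbb P)$ on a set of size $<2^{\aleph_0}$ is trivial.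

**Step 1: such a subgroup is open.** Let $L\le G$ have index $<2^{\aleph_0}$ and let $\varphi:G\to\mathrm{Sym}(G/L)$ be the translation action, with the topology of pointwise convergence on the target. The stabilizer in $\mathrm{Sym}(\mathbb N)$ of a coset under $\varphi\circ T$ has index $<2^{\aleph_0}$ in $\mathrm{Sym}(\mathbb N)$, so it is open (Dixon–Neumann–Thomas, Bull. LMS 18 (1986)). So $\varphi\circ T$ is continuous. By Theorem A, which needs no separability of the target, $\varphi$ is continuous. Hence $L$, the stabilizer of a coset, is open.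

**Step 2: an open subgroup $L$ is all of $G$.** As $H$ is dense, $G=HL$, so it suffices to join each $h\in H$ to $1$ by small steps in $L$. Choose a $D$-map $\varsigma:P\to\Delta$ onto a simplex and $\varepsilon>0$ with $\{g:\|\varsigma g-\varsigma\|<\varepsilon\}\subset L$. Let $h\in H$ and $R=(\varsigma,\varsigma h)(P)$. By (D1) there is a $D$-map $(\varsigma,\varsigma h,u):P\to R\times\Delta$. Hence $(\varsigma,u)$ and $(\varsigma h,u)$ map onto $\Delta\times\Delta$. For rational $t\in[0,1]$ the maps $q_t=(1-t)\varsigma+tu$ and $q_t'=(1-t)\varsigma h+tu$ are onto $\Delta$ (consider points over $(x,x)$), so they are $D$-maps by (D3). By (D2) choose $g_t,g_t'\in H$ with $\varsigma g_t=q_t$ and $\varsigma g_t'=q_t'$; we may take $g_0=1$, $g_0'=h$ and, since $q_1=u=q_1'$, $g_1=g_1'$. Now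
$$\|\varsigma g_{t'}g_t^{-1}-\varsigma\|=\|q_{t'}-q_t\|\le2|t-t'|,$$
so $g_{t'}g_t^{-1}\in L$ when $2|t-t'|<\varepsilon$. Going from $0$ to $1$ in small rational steps, $g_1\in L$; similarly $g_1h^{-1}=g'_1g_0'^{-1}\in L$. So $h\in L$.

The last claim follows because point stabilizers have index $<2^{\aleph_0}$. $\square$

**Corollary 12 (Steinhaus property).** If every symmetric $W\subset\mathrm{Sym}(\mathbb N)$ having countably many left translates covering $\mathrm{Sym}(\mathbb N)$ satisfies $1\in\mathrm{int}(W^r)$, then every symmetric $W\subset\mathrm{Aut}(\mathbb P)$ having countably many left translates covering $\mathrm{Aut}(\mathbb P)$ satisfies $1\in\mathrm{int}(W^{96r})$.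

*Proof.* Let $G=\bigcup_kg_kW$ with $W$ symmetric, let $x\in G$, and put $\psi(\pi)=x^{-1}T(\pi)x$. The set $\psi^{-1}(W^2)$ is symmetric. If $\pi_k,\pi\in\psi^{-1}(g_kW)$, then $\psi(\pi_k^{-1}\pi)\in W^{-1}g_k^{-1}g_kW=W^2$. So each nonempty $\psi^{-1}(g_kW)$ lies in $\pi_k\psi^{-1}(W^2)$ for any of its elements $\pi_k$, and countably many left translates of $\psi^{-1}(W^2)$ cover $\mathrm{Sym}(\mathbb N)$. By hypothesis $S_m\subset(\psi^{-1}(W^2))^r$ for some $m$, so $x^{-1}T(S_m)x\subset W^{2r}$. Now run Step I of the proof of Theorem A with $\mathcal A_u=\{h\in H:u^{-1}hu\in W^{2r}\}$, using $x=vu$: it gives $u^{-1}H_Eu\subset W^{16r}$ for some $E$. Step II with $\mathcal A=W^{16r}$ gives a neighborhood of $1$ inside $W^{96r}$. $\square$
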